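
\newtheorem{theorem}{Theorem}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{conjecture}[theorem]{Conjecture}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}


\title{Radial coefficients of starlike mappings in several variables:\\ a counterexample at order three}

\begin{abstract}
For a normalized starlike mapping $f$ on the unit ball of a norm on $\mathbb C^n$, $n\ge2$, it was conjectured that the radial part of the $k$-th Taylor coefficient, $l_w\big(\frac1{k!}D^kf(0)(w^k)\big)$ with $\|w\|=1$ and $l_w$ a norming functional of $w$, has modulus at most $k$. We disprove this for $k=3$ in every dimension $n\ge2$: an explicit norm and an explicit polynomial generating field give the value $\frac{121}{40}>3$. The estimate for $k=3$ fails on a non-empty open set of norms, and for some smooth norms with strongly convex unit ball. We also prove the bound $\frac{(k+1)^{k+1}}{4(k-1)^{k-1}}$ for the norm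 of the $k$-th coefficient, valid for all norms and all $k\ge2$.
\end{abstract}

\section{The question and the results}

Let $\|\cdot\|$ be a norm on $\mathbb C^n$, $n\ge 2$, with unit ball $B=\{z:\|z\|<1\}$. A holomorphic map $f:B\to\mathbb C^n$ is \emph{normalized} if $f(0)=0$ and $Df(0)=I$. It is \emph{starlike} if it is biholomorphic from $B$ onto $f(B)$ and $f(B)$ is starlike with respect to $0$, that is, $\lambda f(B)\subset f(B)$ for $0\le\lambda\le1$. For $k\ge2$ write
\[
F_k(w)=\frac1{k!}D^kf(0)(w^k),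
\]
where $D^kf(0)(w^k)$ is the $k$-th Fr\'echet derivative evaluated at $(w,\dots,w)$. Thus $f(z)=z+F_2(z)+F_3(z)+\cdots$ is the expansion of $f$ in homogeneous polynomials. For $w\ne0$ let
\[
T(w)=\{l:\mathbb C^n\to\mathbb C\ \text{linear}:\ l(w)=\|w\|,\ \|l\|=1\},\qquad \|l\|=\sup_{\|z\|\le1}|l(z)| .
\]
By the Hahn--Banach theorem $T(w)\neq\emptyset$. We use freely that $T(\rho w)=T(w)$ for $\rho>0$ and that $e^{-it}l\in T(e^{it}w)$ whenever $l\in T(w)$.

In one variable with the usual absolute value, $F_k(w)=a_kw^k$, and for $|w|=1$ the only element of $T(w)$ is $y\mapsto\bar wy$. Hence $|l_w(F_k(w))|=|a_k|$, and the estimate $|l_w(F_k(w))|\le k$ is the Bieberbach estimate $|a_k|\le k$ for starlike functions. In several variables there are two natural ways to measure $F_k(w)$: by its norm, or by its component $l_w(F_k(w))$ in the direction of $w$. The bound $\|F_k(w)\|\le k$ does not hold for every norm. On the Euclidean ball of $\mathbb C^2$ the map $(z_1+az_2^2,z_2)$ with $|a|=3\sqrt3/2$ is normalized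 starlike, and for $w=(0,1)$ one has $\|F_2(w)\|=|a|>2$. But here $F_2(w)=(a,0)$ is orthogonal to $w$, and the radial component vanishes. It is reasonable to hope that radial components, which one sees on the complex line through $w$, obey the one-variable bound.

\begin{conjecture}[see \cite{book}]\label{conj}
For every norm on $\mathbb C^n$, $n\ge2$, and every normalized starlike mapping $f$ on its unit ball,
\[
|l_w(F_k(w))|\le k,\qquad k\ge2,\ \|w\|=1,\ l_w\in T(w).
\]
\end{conjecture}

For $k=2$ the estimate is true for all norms, and it is sharp, for instance on the unit ball of a $p$-norm, $1\le p\le\infty$, for $f(z)=\big(\frac{z_1}{(1-z_1)^2},\dots,\frac{z_n}{(1-z_n)^2}\big)$ and $w=e_1$. We show that it fails for $k=3$.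

\begin{theorem}\label{thm:main}
For every $n\ge2$ there are a norm on $\mathbb C^n$, a normalized starlike map $f$ on its unit ball, a vector $w$ with $\|w\|=1$, and $l_w\in T(w)$ such that
\[
l_w(F_3(w))=\tfrac{121}{40}=3.025>3 .
\]
Hence Conjecture \ref{conj} is false.
\end{theorem}

\begin{theorem}\label{thm:stable}
For every $n\ge2$, the set of norms on $\mathbb C^n$ for which the case $k=3$ of Conjecture \ref{conj} fails has non-empty interior in the topology of uniform convergence on compact sets. In particular it fails for some norms that are $C^\infty$ off $0$ and have strongly convex unit ball.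
\end{theorem}

In the other direction, an estimate of Poreda says that $\|F_k(w)\|\le\big[\frac{e(k+1)}2\big]^2$ for all norms, all normalized starlike $f$, all $\|w\|=1$ and all $k\ge2$. The tools of this paper give slightly more.

\begin{theorem}\label{thm:upper}
For every norm, every normalized starlike $f$, every $w$ with $\|w\|=1$ and every $k\ge2$,
\[
\|F_k(w)\|\le\frac{(k+1)^{k+1}}{4\,(k-1)^{k-1}}<\Big[\frac{e(k+1)}2\Big]^2 .
\]
\end{theorem}

\begin{corollary}
The best constant in the estimate of $|l_w(F_3(w))|$ over all norms lies in $[3.025,16]$.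
\end{corollary}

The corollary combines Theorem \ref{thm:main} with the value $4^4/(4\cdot 2^2)=16$ of the bound in Theorem \ref{thm:upper} at $k=3$, since $|l_w(F_3(w))|\le\|F_3(w)\|$. We do not determine the best constant for $k=3$, and we do not settle whether the estimate fails for each individual $k\ge4$.

\medskip
\noindent\textbf{Idea.} A starlike map $f$ is encoded by the vector field $h=(Df)^{-1}f=z+h^{[2]}+h^{[3]}+\cdots$ (homogeneous parts), subject only to a positivity condition on the radial part of $h$. The third coefficient of $f$ contains the product $Dh^{[2]}(w)\,h^{[2]}(w)$. If $h^{[2]}(w)$ is a multiple of $w$, then $l_w(F_3(w))$ is a one-variable quantity and is at most $3$ in modulus. A transverse component of $h^{[2]}(w)$ can be carried back to the direction of $w$ by $Dh^{[2]}(w)$, and the radial part of $h$ on the complex line through $w$ does not see this detour. We choose a norm on $\mathbb C^2$ and a field $h$ for which the detour alone, with nothing contributed by the line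 itself, gives more than $3$.

\medskip
Section \ref{sec:fields} sets up the correspondence between $f$ and $h$. Section \ref{sec:profile} reduces the positivity condition, for a family of norms and fields on $\mathbb C^2$, to inequalities in one real variable. Section \ref{sec:model} explains how the norm is found, and Section \ref{sec:counter} verifies the counterexample. Theorems \ref{thm:stable} and \ref{thm:upper} are proved in Sections \ref{sec:stable} and \ref{sec:upper}.

\section{Starlike maps and their generating fields}\label{sec:fields}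

Let $\mathcal M=\mathcal M(\|\cdot\|)$ be the set of holomorphic $h:B\to\mathbb C^n$ with $h(0)=0$, $Dh(0)=I$ and
\begin{equation}\label{eq:pos}
\operatorname{Re}l(h(x))\ge0\qquad(0<\|x\|<1,\ l\in T(x)).
\end{equation}
The condition says that the field $-h$ does not point out of the ball of radius $\|x\|$ at $x$. For $h\in\mathcal M$ we write $h=z+h^{[2]}+h^{[3]}+\cdots$ in homogeneous parts. This section shows that normalized starlike maps correspond to elements of $\mathcal M$. The construction of $f$ from $h$ is what the counterexample needs; the converse is used for Theorem \ref{thm:upper}.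

\begin{lemma}\label{lem:sphere}
\textup{(i)} Let $h:\mathbb C^n\to\mathbb C^n$ be a polynomial map with $h(0)=0$ and $Dh(0)=I$. Then $h\in\mathcal M$ if and only if
\begin{equation}\label{eq:sphere}
\operatorname{Re}l(h(z))\ge0\qquad(\|z\|=1,\ l\in T(z)).
\end{equation}
\textup{(ii)} If $h\in\mathcal M$, then for $0<\|x\|<1$ and $l\in T(x)$
\begin{equation}\label{eq:harnack}
\operatorname{Re}l(h(x))\ge\|x\|\,\frac{1-\|x\|}{1+\|x\|}.
\end{equation}
\end{lemma}

\begin{proof}
Let $\|z\|=1$, $l\in T(z)$ and $p(\zeta)=l(h(\zeta z))/\zeta$. The singularity at $0$ is removable, with $p(0)=l(z)=1$. For $\zeta=|\zeta|e^{it}\ne0$ we have $e^{-it}l\in T(\zeta z)$ and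
\begin{equation}\label{eq:line}
\operatorname{Re}\big[(e^{-it}l)(h(\zeta z))\big]=|\zeta|\operatorname{Re}p(\zeta).
\end{equation}

(i) If \eqref{eq:sphere} holds, then the polynomial $p$ has $\operatorname{Re}p\ge0$ on the unit circle, hence on the disc by the minimum principle. Taking $\zeta=\rho\in(0,1)$ in \eqref{eq:line} gives \eqref{eq:pos} at $x=\rho z$, because $T(\rho z)=T(z)$. Conversely, if $h\in\mathcal M$, then \eqref{eq:pos} at $x=\rho z$ gives \eqref{eq:sphere} as $\rho\to1$.

(ii) By \eqref{eq:pos} and \eqref{eq:line}, $\operatorname{Re}p\ge0$ on the disc. Harnack's inequality says that a harmonic function $u\ge0$ on the disc with $u(0)=1$ satisfies $u(\zeta)\ge\frac{1-|\zeta|}{1+|\zeta|}$. Apply it to $u=\operatorname{Re}p$ at $\zeta=\|x\|$, with $z=x/\|x\|$.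
\end{proof}

\begin{lemma}\label{lem:flow}
Let $h\in\mathcal M$ and $z\in B\setminus\{0\}$. The solution $v(t)=v(z,t)$ of $\dot v=-h(v)$, $v(0)=z$, exists in $B\setminus\{0\}$ for all $t\ge0$, its norm is decreasing, and
\begin{equation}\label{eq:decay}
\frac{\|v(z,t)\|}{(1-\|v(z,t)\|)^2}\le e^{-t}\frac{\|z\|}{(1-\|z\|)^2}.
\end{equation}
\end{lemma}

\begin{proof}
As long as $v$ exists in $B$ it is nonzero, since $0$ is an equilibrium. So $\nu(t)=\|v(t)\|$ is positive and locally Lipschitz; it is differentiable almost everywhere and is the integral of its derivative. Let $\nu$ be differentiable at $t>0$, and let $l\in T(v(t))$. Since $\|l\|=1$,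
\[
\nu(t-\varepsilon)\ge\operatorname{Re}l(v(t-\varepsilon))=\nu(t)+\varepsilon\operatorname{Re}l(h(v(t)))+o(\varepsilon)\qquad(\varepsilon\downarrow0),
\]
so $\nu'(t)\le-\operatorname{Re}l(h(v(t)))\le-\nu\frac{1-\nu}{1+\nu}$ by \eqref{eq:harnack}. Hence $\nu$ decreases, $v$ stays in the compact set $\{\|x\|\le\|z\|\}\subset B$, and the solution is global. Since $\frac{d}{d\nu}\log\frac{\nu}{(1-\nu)^2}=\frac{1+\nu}{\nu(1-\nu)}$, the locally Lipschitz function $\log\frac{\nu(t)}{(1-\nu(t))^2}$ has derivative at most $-1$ almost everywhere. Integration gives \eqref{eq:decay}.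
\end{proof}

\begin{lemma}\label{lem:generate}
For every $h\in\mathcal M$ there is a normalized starlike map $f$ on $B$ with $Df(z)\,h(z)=f(z)$.
\end{lemma}

\begin{proof}
Put $v(0,t)=0$. By the theory of ordinary differential equations, $v(\cdot,t)$ is holomorphic and injective on $B$, $Dv(z,t)$ is invertible, $Dv(0,t)=e^{-t}I$, and $v(z,t+s)=v(v(z,s),t)$. Fix $0<R<1$. As $x-h(x)$ vanishes to second order at $0$, there is $K_R$ with $\|x-h(x)\|\le K_R\|x\|^2$ for $\|x\|\le R$. Let $\|z\|\le R$. Then $\|v(z,t)\|\le R$, and \eqref{eq:decay} gives $\|v(z,t)\|\le e^{-t}\|z\|/(1-\|z\|)^2$. So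
\[
\Big\|\frac{d}{dt}\big(e^tv(z,t)\big)\Big\|=e^t\|v-h(v)\|\le K_R\,e^{-t}\frac{\|z\|^2}{(1-\|z\|)^4}.
\]
This is integrable in $t$, uniformly for $\|z\|\le R$. Hence $e^tv(\cdot,t)$ converges locally uniformly on $B$ to a holomorphic map $f$ with $f(0)=0$, $Df(0)=I$, and
\begin{equation}\label{eq:schroder}
f(v(z,s))=\lim_{t\to\infty}e^tv(z,t+s)=e^{-s}f(z)\qquad(s\ge0).
\end{equation}

\emph{Injectivity.} If $f(z)=f(z')$, then $f(v(z,s))=f(v(z',s))$ for all $s\ge0$ by \eqref{eq:schroder}. For large $s$ both points are close to $0$, where $f$ is injective because $Df(0)=I$. So $v(z,s)=v(z',s)$, and $z=z'$.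

\emph{Invertible differential.} By \eqref{eq:schroder}, $Df(v(z,s))\,Dv(z,s)=e^{-s}Df(z)$, and the left side is invertible for large $s$. So $f$ is biholomorphic onto its image.

\emph{Starlikeness.} $e^{-s}f(z)=f(v(z,s))\in f(B)$ for $s\ge0$, and $0=f(0)\in f(B)$.

Differentiating \eqref{eq:schroder} at $s=0$ gives $Df(z)h(z)=f(z)$.
\end{proof}

\begin{lemma}\label{lem:converse}
Let $f$ be normalized starlike on $B$. Then $h=(Df)^{-1}f$ belongs to $\mathcal M$, and the flow of $-h$ is $v(z,t)=f^{-1}(e^{-t}f(z))$, $t\ge0$.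
\end{lemma}

\begin{proof}
The map $v(\cdot,t):B\to B$ is well defined because $f(B)$ is starlike, and $v(0,t)=0$. For $z\in B\setminus\{0\}$ and $\|l\|=1$ the Schwarz lemma, applied to $\zeta\mapsto l(v(\zeta z/\|z\|,t))$ on the disc, gives $|l(v(z,t))|\le\|z\|$. Hence $\|v(z,t)\|\le\|z\|$. Differentiating $f(v(z,t))=e^{-t}f(z)$ at $t=0$ gives $v(z,t)=z-th(z)+o(t)$. So for $l\in T(z)$
\[
\|z\|\ge\operatorname{Re}l(v(z,t))=\|z\|-t\operatorname{Re}l(h(z))+o(t)\qquad(t\downarrow0),
\]
that is, $\operatorname{Re}l(h(z))\ge0$. The normalization of $h$ follows from that of $f$. Since $v(z,t+s)=v(v(z,t),s)$, differentiation at $s=0$ gives $\dot v=-h(v)$.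
\end{proof}

\begin{proposition}\label{prop:coeff}
Let $f$ be normalized starlike and let $h\in\mathcal M$ satisfy $Df\,h=f$. Then
\begin{equation}\label{eq:F3}
F_2=-h^{[2]},\qquad F_3(z)=\tfrac12\big(Dh^{[2]}(z)\,h^{[2]}(z)-h^{[3]}(z)\big).
\end{equation}
Let $\|w\|=1$, $l\in T(w)$, $p_1=l(h^{[2]}(w))$, $p_2=l(h^{[3]}(w))$ and $u=h^{[2]}(w)-p_1w$, so that $l(u)=0$. Then $|l(F_2(w))|=|p_1|\le2$ and
\begin{equation}\label{eq:transverse}
l(F_3(w))=\tfrac12(2p_1^2-p_2)+\tfrac12\,l\big(Dh^{[2]}(w)u\big),\qquad \tfrac12|2p_1^2-p_2|\le3 .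
\end{equation}
\end{proposition}

\begin{proof}
By Euler's identity $DF_m(z)z=mF_m(z)$. The terms of degree $2$ and $3$ in $Df\,h=f$ are
\[
h^{[2]}+2F_2=F_2,\qquad h^{[3]}+DF_2\,h^{[2]}+3F_3=F_3,
\]
which is \eqref{eq:F3}. Also $Dh^{[2]}(w)h^{[2]}(w)=p_1Dh^{[2]}(w)w+Dh^{[2]}(w)u=2p_1h^{[2]}(w)+Dh^{[2]}(w)u$; applying $l$ gives the identity in \eqref{eq:transverse}. As in the proof of Lemma \ref{lem:sphere}, $p(\zeta)=l(h(\zeta w))/\zeta=1+p_1\zeta+p_2\zeta^2+\cdots$ has non-negative, hence positive, real part on the disc. So does $1/p=1+q_1\zeta+q_2\zeta^2+\cdots$, where $q_1=-p_1$ and $q_2=p_1^2-p_2$. By Carath\'eodory's inequality, the Taylor coefficients at $0$, of order at least one, of a holomorphic function on the disc with positive real part and value $1$ at $0$ have modulus at most $2$. So $|p_1|\le2$ and $|2p_1^2-p_2|=|q_1^2+q_2|\le6$.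
\end{proof}

Thus the one-variable estimate controls everything in $l(F_3(w))$ except the \emph{transverse term} $\frac12l(Dh^{[2]}(w)u)$. Any counterexample of order three must come from it.

\section{Balls with a profile}\label{sec:profile}

We look for a counterexample in $\mathbb C^2$ with $w=e_1$ and unit ball invariant under rotations of each coordinate. Such a ball is described by a profile. Throughout this section let
\[
\varphi\in C^1[0,1]\ \text{be concave},\qquad \varphi(1)=0,\qquad\varphi'<0\ \text{on }(0,1].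
\]

\begin{lemma}\label{lem:norm}
The set $B_\varphi=\{z\in\mathbb C^2:|z_1|<1,\ |z_2|<\varphi(|z_1|)\}$ is the unit ball of a norm $N_\varphi$. Its unit sphere is $\{|z_1|\le1,\ |z_2|=\varphi(|z_1|)\}$. It contains $e_1$, and $z\mapsto z_1$ belongs to $T(e_1)$. Let $N_\varphi(z)=1$, $r=|z_1|$, $s=|z_2|=\varphi(r)$ and $l=(l_1,l_2)\in T(z)$.
\begin{enumerate}
\item[(a)] If $r=1$, then $l_1=\bar z_1$ and $|l_2|\le1/|\varphi'(1)|$.
\item[(b)] If $r=0$, then $l_2=1/z_2$.
\item[(c)] If $0<r<1$, put $W=-r\varphi'(r)>0$. Then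
\begin{equation}\label{eq:l}
l(y)=\frac1{W+s}\Big(W\frac{y_1}{z_1}+s\frac{y_2}{z_2}\Big).
\end{equation}
\end{enumerate}
\end{lemma}

\begin{proof}
The function $-\varphi$ is convex and increasing, so $|z_2|-\varphi(|z_1|)$ is convex on $|z_1|\le1$. Hence $B_\varphi$ is convex. It is open and bounded, contains $0$, and is invariant under multiplication by $\lambda$ with $|\lambda|\le1$, because $\varphi$ decreases. So its Minkowski functional is a norm, and the unit sphere is the boundary of $B_\varphi$. A boundary point satisfies $|z_1|\le1$ and $|z_2|\le\varphi(|z_1|)$, with equality in one of the two; if $|z_1|=1$, then $z_2=0=\varphi(1)$, so $|z_2|=\varphi(|z_1|)$ in both cases. Conversely, let $|z_1|\le1$ and $|z_2|=\varphi(|z_1|)$. Then $z\notin B_\varphi$. For $0<t<1$ we have $t|z_2|=t\varphi(|z_1|)<\varphi(t|z_1|)$, so $tz\in B_\varphi$. Hence $z$ is a boundary point. Since $|z_1|<1$ on $B_\varphi$, the functional $z\mapsto z_1$ has norm at most $1$, and its value at $e_1$ is $1$.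

(a) Here $z_2=0$ and $l_1z_1=1$. Choose $\beta$ with $l_2e^{i\beta}=|l_2|$. For $0<t<1$ the point $(tz_1,e^{i\beta}\varphi(t))$ has norm $1$, so $t+|l_2|\varphi(t)\le1$ and $|l_2|\le\lim_{t\to1}\frac{1-t}{\varphi(t)}=\frac1{|\varphi'(1)|}$.

(b) This is $l(z)=1$.

(c) The functional \eqref{eq:l} takes the value $1$ at $z$. For $y\in B_\varphi$, concavity gives
\[
|l(y)|\le\frac{-\varphi'(r)|y_1|+|y_2|}{W+s}\le\frac{-\varphi'(r)|y_1|+\varphi(r)+\varphi'(r)(|y_1|-r)}{W+s}=1 .
\]
So it belongs to $T(z)$. It is the only element: near $z$ the sphere is a $C^1$ real hypersurface, and each $l\in T(z)$ gives a real supporting hyperplane $\{\operatorname{Re}l=1\}$ of $B_\varphi$ at $z$. This must be the tangent hyperplane, so $\operatorname{Re}l$ is determined, and with it $l$.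
\end{proof}

To make the transverse term at $e_1$ visible we want $h^{[2]}(e_1)$ to be a multiple of $e_2$, and $Dh^{[2]}(e_1)$ to send $e_2$ to a multiple of $e_1$. This calls for a term $z_1^2$ in the second component and a term $z_1z_2$ in the first. With $b,d,\alpha,g,\eta\ge0$ consider $h=(h_1,h_2)$,
\begin{equation}\label{eq:h}
\begin{aligned}
h_1&=z_1-d\,z_1z_2,\\
h_2&=z_2-b\,z_1^2+\alpha\,z_2^2+g\,z_1^2z_2-\eta\,z_1^2z_2^2 .
\end{aligned}
\end{equation}
The terms with $\alpha,g,\eta$ do not influence $F_3(e_1)$. Indeed $h^{[2]}(e_1)=(0,-b)$, the cubic part $h^{[3]}(z)=(0,gz_1^2z_2)$ vanishes at $e_1$, and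
\[
Dh^{[2]}(z)y=\big(-d(z_1y_2+z_2y_1),\ 2\alpha z_2y_2-2bz_1y_1\big),
\]
so $Dh^{[2]}(e_1)(0,-b)=(db,0)$. If $h\in\mathcal M(N_\varphi)$, the map $f$ of Lemma \ref{lem:generate} therefore satisfies, by \eqref{eq:F3},
\begin{equation}\label{eq:value}
F_3(e_1)=\tfrac12\,db\,e_1 ,\qquad l(F_3(e_1))=\tfrac12\,db\quad\text{for every }l\in T(e_1).
\end{equation}
For $l(z)=z_1$ this is the transverse term of \eqref{eq:transverse} alone, with $p_1=p_2=0$. The task is to make $db>6$.

\begin{lemma}\label{lem:G}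
Let $X=W+s$ and
\begin{equation}\label{eq:ABCH}
A=dWs-\alpha s^2,\quad B_0=br^2,\quad C=gr^2s,\quad H=\eta r^2s^2,
\end{equation}
where $s=\varphi(r)$ and $W=-r\varphi'(r)$. The field \eqref{eq:h} belongs to $\mathcal M(N_\varphi)$ if $b\le|\varphi'(1)|$, $\alpha\varphi(0)\le1$, and for all $0<r<1$ and all real $\beta,\psi$
\begin{equation}\label{eq:G}
G:=X-A\cos\beta-B_0\cos\psi+C\cos(\beta+\psi)-H\cos(2\beta+\psi)\ge0 .
\end{equation}
\end{lemma}

\begin{proof}
By Lemma \ref{lem:sphere} it is enough to check \eqref{eq:sphere}, in the three cases of Lemma \ref{lem:norm}.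

(a) Here $h(z)=(z_1,-bz_1^2)$ and $\operatorname{Re}l(h(z))=1-b\operatorname{Re}(l_2z_1^2)\ge1-b/|\varphi'(1)|\ge0$.

(b) Here $h_1(z)=0$ and $\operatorname{Re}l(h(z))=1+\alpha\operatorname{Re}z_2\ge1-\alpha\varphi(0)\ge0$.

(c) By \eqref{eq:l},
\[
(W+s)\,l(h(z))=W(1-dz_2)+s\Big(1-b\frac{z_1^2}{z_2}+\alpha z_2+gz_1^2-\eta z_1^2z_2\Big).
\]
Put $\beta=\arg z_2$ and $\psi=\arg(z_1^2/z_2)$, so that $z_1^2$ has argument $\beta+\psi$ and $z_1^2z_2$ has argument $2\beta+\psi$. The real part is $G$.
\end{proof}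

\begin{example}\label{ex:l1}
The smallest case is $\varphi(r)=1-r$, the norm $|z_1|+|z_2|$, with
\[
h=(z_1-2z_1z_2,\ z_2-z_1^2),\qquad b=1,\ d=2,\ \alpha=g=\eta=0 .
\]
Here $W=r$, $s=1-r$, $X=1$, and $G\ge1-2r(1-r)-r^2=(1-r)^2\ge0$. So $h\in\mathcal M$, and $l(F_3(e_1))=1$ by \eqref{eq:value}. On the line through $e_1$ the radial part of the field is $l(h(\zeta e_1))=\zeta$ for $l(z)=z_1$, as for the identity map, whose third coefficient is $0$. The value $1$ comes entirely from the detour $e_1\to e_2\to e_1$. With $b=1$ one cannot enlarge $d$ here: at $\beta=\psi=0$ one has $G=(1-r)(1+r-dr)$, which is negative near $r=1$ if $d>2$.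
\end{example}

The obstruction in the example sits at $\beta=\psi=0$, where $A$ and $B_0$ both count fully against us. There the term $C\cos(\beta+\psi)$ equals $+C$, which is why we admit $gz_1^2z_2$. It is harmful for other angles, so we need a way to treat all angles at once. In half-angles, $G$ splits into two binary quadratic forms.

\begin{lemma}\label{lem:forms}
Condition \eqref{eq:G} holds at $r$, for all $\beta$ and $\psi$, if $X=X_1+X_2$ for some $X_1,X_2$ with
\begin{align}
&X_1\ge B_0,\qquad X_2\ge H,\label{eq:c1}\\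
&(A-C)^2\le4(X_1-B_0)(X_2-H),\label{eq:c2}\\
&(A+C)^2\le4(X_1+B_0)(X_2+H).\label{eq:c3}
\end{align}
\end{lemma}

\begin{proof}
Put $\omega=\psi/2$ and $\theta=\beta+\psi/2$. Then $\beta=\theta-\omega$, $\psi=2\omega$, $\beta+\psi=\theta+\omega$ and $2\beta+\psi=2\theta$. Write $X_1=X_1(\cos^2\omega+\sin^2\omega)$ and $X_2=X_2(\cos^2\theta+\sin^2\theta)$, and expand the cosines:
\begin{align*}
G={}&\big[(X_1-B_0)\cos^2\omega-(A-C)\cos\omega\cos\theta+(X_2-H)\cos^2\theta\big]\\
&+\big[(X_1+B_0)\sin^2\omega-(A+C)\sin\omega\sin\theta+(X_2+H)\sin^2\theta\big].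
\end{align*}
A form $Px^2-Qxy+Ry^2$ with $P,R\ge0$ and $Q^2\le4PR$ is non-negative. Since $B_0,H\ge0$, conditions \eqref{eq:c1}--\eqref{eq:c3} say this for both brackets.
\end{proof}

\section{How to choose the norm}\label{sec:model}

\begin{example}\label{ex:model}
Let $\varphi(r)=1-r^2$, so that the ball is $\{|z_1|^2+|z_2|<1\}$, and $b=|\varphi'(1)|=2$, $\alpha=0$, $g=2d$. Then $W=2r^2$ and $A=2dr^2s=C$, so that $A-C$ vanishes identically. We may take $X_1=B_0=2r^2$ and $X_2=X-B_0=s$. Then \eqref{eq:c2} reads $0\le0$, and with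
\[
\xi=r^2s=r^2(1-r^2)\le\tfrac14
\]
conditions \eqref{eq:c1} and \eqref{eq:c3} become $\eta\xi\le1$ and $d^2\xi\le1+\eta\xi$.

Without the last term of \eqref{eq:h}, that is, for $\eta=0$, we can take $d=2$, which gives the value $\frac12db=2$. The purpose of $\eta$ is to relax the second inequality. With $\eta=4$ the first one still holds, and the second one holds for $d=2\sqrt2$, because $8\xi\le1+4\xi$. Since the conditions $b\le|\varphi'(1)|$ and $\alpha\varphi(0)\le1$ of Lemma \ref{lem:G} are satisfied,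
\[
h=\big(z_1-2\sqrt2\,z_1z_2,\ z_2-2z_1^2+4\sqrt2\,z_1^2z_2-4z_1^2z_2^2\big)\in\mathcal M
\]
gives a starlike map with $l(F_3(e_1))=2\sqrt2\approx2.83$.
\end{example}

We are close to $3$, and one more parameter suffices. What made the example work is $X_1=B_0$ together with $A=C$. The term $\alpha z_2^2$, so far unused, enlarges the family of norms with this property. Put $\alpha=\kappa d$ and $g=bd$ with $0\le\kappa<2$. Dividing $A=C$ by $ds$ gives $W-\kappa s=br^2$, a differential equation for the profile: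
\begin{equation}\label{eq:ode}
-r\varphi'=br^2+\kappa\varphi,\qquad\varphi(1)=0 .
\end{equation}
Rescaling $z_2$ multiplies $\varphi$ by a constant and does not change $db$, so we may normalize $b=2+\kappa$. The solution is then
\begin{equation}\label{eq:sol}
\varphi(r)=r^{-\kappa}-r^2,\qquad|\varphi'(1)|=2+\kappa=b .
\end{equation}
Wherever the profile is given by \eqref{eq:sol}, take $X_1=B_0=br^2$. Then $X_2=W+s-br^2=(1+\kappa)s$, condition \eqref{eq:c2} is trivial, and with
\[
\xi=r^2s=r^{2-\kappa}-r^4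
\]
conditions \eqref{eq:c1} and \eqref{eq:c3} become
\begin{equation}\label{eq:outer}
\eta\,\xi\le1+\kappa,\qquad b\,d^2\,\xi\le2\,(1+\kappa+\eta\,\xi).
\end{equation}
(The second is $4b^2d^2r^4s^2\le4\cdot2br^2\big((1+\kappa)s+\eta r^2s^2\big)$, divided by $4br^2s$.) On $[0,1]$, $\xi$ is maximal where $r^{2+\kappa}=\frac{2-\kappa}4$, and there $r^{2-\kappa}=\frac4{2-\kappa}r^4$, so
\begin{equation}\label{eq:ximax}
\xi_{\max}=\frac{2+\kappa}{2-\kappa}\Big(\frac{2-\kappa}4\Big)^{4/(2+\kappa)} .
\end{equation}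
Take $\eta=(1+\kappa)/\xi_{\max}$. The first inequality in \eqref{eq:outer} then holds. The second is affine in $\xi$ and true at $\xi=0$, so it holds on $[0,\xi_{\max}]$ if it holds at $\xi_{\max}$, that is, if $bd^2\xi_{\max}\le4(1+\kappa)$. Since $b=2+\kappa$, this says
\[
\Big(\frac{db}2\Big)^2\le\frac{b(1+\kappa)}{\xi_{\max}}=(1+\kappa)(2-\kappa)\Big(\frac4{2-\kappa}\Big)^{4/(2+\kappa)} .
\]
At $\kappa=0$ the right side is $8$, as in Example \ref{ex:model}. At $\kappa=\frac15$ it is $2.16\cdot\big(\frac{20}9\big)^{20/11}$, and this exceeds $9$, because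
\begin{equation}\label{eq:426}
\big(\tfrac{20}9\big)^{20/11}>4.26 .
\end{equation}
To verify \eqref{eq:426}, note $\big(\frac{20}9\big)^2=\frac{400}{81}>4.26\cdot1.159$ and $1.159^{10}>4.37$. Hence $\big(\frac{20}9\big)^{20}>4.26^{10}\cdot4.37>4.26^{11}$.

For $\kappa>0$ there is a price. Near $r=0$ the function \eqref{eq:sol} is unbounded and convex, so it is not the profile of a norm. We replace it there by a tangent line. Then $A=C$ is lost, but for small $r$ the forms have enough room. The next section carries this out with $\kappa=\frac15$ and convenient rational $d$ and $\eta$, without any attempt to optimize.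

\section{The counterexample}\label{sec:counter}

\noindent\textbf{The norm.} Let $\kappa=\frac15$. The function $r^{-1/5}-r^2$ has second derivative $\frac6{25}r^{-11/5}-2$, which is $\le0$ exactly for $r\ge r_0$, where $r_0^{11/5}=\frac3{25}$. Define
\[
\varphi(r)=r^{-1/5}-r^2\quad(r_0\le r\le1),
\]
and on $[0,r_0]$ let $\varphi$ be the tangent line of this function at $r_0$. Then $\varphi$ is $C^1$ and concave on $[0,1]$, with $\varphi'<0$, $\varphi(1)=0$ and $\varphi'(1)=-\frac{11}5$, so Lemma \ref{lem:norm} applies. Put $c=\frac{11}3r_0^2$. Since $r_0^{-1/5}=r_0^{-11/5}r_0^2=\frac{25}3r_0^2$,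
\[
\varphi(r_0)=\tfrac{22}3r_0^2=2c,\qquad -r_0\varphi'(r_0)=\tfrac15\cdot\tfrac{25}3r_0^2+2r_0^2=c .
\]
So with $\varrho=r/r_0$,
\begin{equation}\label{eq:inner}
\varphi(r)=c(3-\varrho),\qquad W=-r\varphi'(r)=c\varrho\qquad(0\le r\le r_0).
\end{equation}
We need a numerical bound for $c$. The number $r_0^2=0.12^{10/11}$ satisfies
\[
0.145<r_0^2<0.146,\qquad\text{hence}\qquad0.53<c<0.54 .
\]
Indeed $0.145^{11}<0.12^{10}<0.146^{11}$, because $\big(\frac{0.145}{0.12}\big)^{10}=\big(\frac{29}{24}\big)^{10}<6.64$ with $0.145\cdot6.64<1$, and $\big(\frac{0.146}{0.12}\big)^{10}=\big(\frac{73}{60}\big)^{10}>7.1$ with $0.146\cdot7.1>1$.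

\medskip
\noindent\textbf{The field.} In \eqref{eq:h} take
\[
d=\tfrac{11}4,\quad b=\tfrac{11}5,\quad\alpha=\tfrac d5=\tfrac{11}{20},\quad g=bd=\tfrac{121}{20},\quad\eta=\tfrac{83}{20},
\]
that is,
\[
h=\Big(z_1-\tfrac{11}4z_1z_2,\ \ z_2-\tfrac{11}5z_1^2+\tfrac{11}{20}z_2^2+\tfrac{121}{20}z_1^2z_2-\tfrac{83}{20}z_1^2z_2^2\Big).
\]

\begin{proposition}\label{prop:field}
$h\in\mathcal M(N_\varphi)$.
\end{proposition}

\begin{proof}
We check the conditions of Lemma \ref{lem:G}. First, $b=\frac{11}5=|\varphi'(1)|$. Second, $\alpha\varphi(0)=\frac{11}{20}\cdot3c=1.65c<0.9<1$. For \eqref{eq:G} we use Lemma \ref{lem:forms}, separately on the two pieces of the profile.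

\smallskip
\emph{Outer part, $r_0\le r<1$.} The profile is \eqref{eq:sol} with $\kappa=\frac15$, and $\alpha=\kappa d$, $g=bd$, $b=2+\kappa$. So it is enough to check \eqref{eq:outer}. By \eqref{eq:ximax} and \eqref{eq:426}, $\xi\le\frac{11}9\big(\frac9{20}\big)^{20/11}<\frac{11}{9\cdot4.26}<0.287$. Hence $\eta\xi<4.15\cdot0.287<1.2=1+\kappa$. Moreover $bd^2=16.6375$, so
\[
(bd^2-2\eta)\,\xi<8.3375\cdot0.287<2.4=2(1+\kappa).
\]

\smallskip
\emph{Inner part, $0<r\le r_0$.} By \eqref{eq:inner}, with $\varrho\in(0,1]$,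
\[
s=c(3-\varrho),\qquad W=c\varrho,\qquad X=3c,\qquad r^2=r_0^2\varrho^2=\tfrac3{11}c\varrho^2 .
\]
Inserting this in \eqref{eq:ABCH}, and using $\frac35d=1.65$,
\begin{align*}
B_0&=\tfrac35c\varrho^2,\\
A&=ds\big(W-\tfrac s5\big)=dcs\,\tfrac{6\varrho-3}5=1.65\,cs\,(2\varrho-1),\\
C&=\tfrac{11}5d\cdot\tfrac3{11}c\varrho^2s=1.65\,cs\,\varrho^2,\\
H&=\tfrac{3\eta}{11}c^3\varrho^2(3-\varrho)^2 .
\end{align*}
Hence
\[
A-C=-1.65\,c^2(3-\varrho)(1-\varrho)^2,\qquad A+C=1.65\,c^2(3-\varrho)(\varrho^2+2\varrho-1).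
\]
From $0.53<c<0.54$ we get $1.65c<0.9$ and $0.3<\frac{3\eta}{11}c^2<\frac13$, so
\[
0.3\,\varrho^2(3-\varrho)^2\le\frac Hc\le\tfrac13\varrho^2(3-\varrho)^2\le\tfrac43,
\]
the last step because $\varrho(3-\varrho)\le2$ on $[0,1]$. Take $X_1=X_2=\frac32c$. Then $X_1\ge\frac35c\ge B_0$ and $X_2\ge\frac43c\ge H$, which is \eqref{eq:c1}. After division by $c^2$, conditions \eqref{eq:c2} and \eqref{eq:c3} follow from
\begin{align}
0.81\,(3-\varrho)^2(1-\varrho)^4&\le4\big(\tfrac32-\tfrac35\varrho^2\big)\big(\tfrac32-\tfrac Hc\big),\label{eq:P1}\\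
0.81\,m(\varrho)^2&\le4\big(\tfrac32+\tfrac35\varrho^2\big)\big(\tfrac32+\tfrac Hc\big),\label{eq:P2}
\end{align}
where $m(\varrho)=(3-\varrho)(\varrho^2+2\varrho-1)=-\varrho^3+\varrho^2+7\varrho-3$.

\emph{Proof of \eqref{eq:P1}.} Put $\tau=1-\varrho\in[0,1)$. Then
\[
\tfrac32-\tfrac35\varrho^2=0.9+1.2\tau-0.6\tau^2\ge0.9+0.6\tau .
\]
Also $\varrho(3-\varrho)=(1-\tau)(2+\tau)=2-\tau-\tau^2$, whose square is $4-4\tau-3\tau^2+2\tau^3+\tau^4$. So
\[
\tfrac32-\tfrac Hc\ge\tfrac16+\tfrac43\tau+\big(\tau^2-\tfrac23\tau^3-\tfrac13\tau^4\big)\ge\tfrac16+\tfrac43\tau .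
\]
The right side of \eqref{eq:P1} is at least $4(0.9+0.6\tau)(\frac16+\frac43\tau)=0.6+5.2\tau+3.2\tau^2\ge8.4\tau^2$, and the left side is $0.81(2+\tau)^2\tau^4\le7.29\tau^4\le8.4\tau^2$.

\emph{Proof of \eqref{eq:P2}.} Since $m'(\varrho)=7+2\varrho-3\varrho^2>0$ on $[0,1]$, $m$ increases, with $m(0)=-3$, $m(0.8)=2.728$ and $m(1)=4$. If $\varrho\le0.8$, then $|m|\le3$ and the left side is at most $7.29$, while the right side is at least $4\cdot\frac32\cdot\frac32=9$. If $\varrho\ge0.8$, then $0<m\le4$ and the left side is at most $12.96$. Here $\varrho(3-\varrho)\ge0.8\cdot2.2=1.76$, so the right side is at least $6\big(\frac32+0.3\cdot1.76^2\big)=9+1.8\cdot1.76^2>14.5$.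
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:main}]
Let $n=2$. By Proposition \ref{prop:field} and Lemma \ref{lem:generate} there is a normalized starlike $f$ on $B_\varphi$ with $Df\,h=f$. By \eqref{eq:value}, for $w=e_1$ and every $l_w\in T(e_1)$, for example $l_w(z)=z_1$,
\[
l_w(F_3(w))=\tfrac12\cdot\tfrac{11}4\cdot\tfrac{11}5=\tfrac{121}{40}>3 .
\]
For $n\ge3$ use the norm $\max\{N_\varphi(z_1,z_2),|z_3|,\dots,|z_n|\}$, whose unit ball is $B_\varphi\times\mathbb D^{n-2}$ with $\mathbb D$ the unit disc, and the map $(f(z_1,z_2),z_3,\dots,z_n)$. It is normalized and biholomorphic onto $f(B_\varphi)\times\mathbb D^{n-2}$, which is starlike with respect to $0$. The vector $e_1$ and the functional $z\mapsto z_1$, which is in $T(e_1)$ for this norm, give the same value.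
\end{proof}

\section{Stability under change of norm}\label{sec:stable}

The field $h$ cannot simply be kept for nearby norms, because in \eqref{eq:sphere} equality may occur. Replacing $h(z)$ by $h(\rho z)/\rho$ with $\rho<1$ close to $1$ makes the inequality strict, by \eqref{eq:harnack}, at a small cost in $F_3$. Compactness does the rest.

\begin{proof}[Proof of Theorem \ref{thm:stable}]
Let $N_0(z)=\max\{N_\varphi(z_1,z_2),|z_3|,\dots,|z_n|\}$ and $\tilde h(z)=(h(z_1,z_2),z_3,\dots,z_n)$, with $\varphi$ and $h$ from Section \ref{sec:counter}; for $n=2$ these are $N_\varphi$ and $h$.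

\emph{Step 1: $\tilde h$ satisfies \eqref{eq:sphere} for $N_0$.} For $n=2$ this is Proposition \ref{prop:field} and Lemma \ref{lem:sphere}(i). Let $n\ge3$, $N_0(z)=1$, $l=(l',l_3,\dots,l_n)\in T(z)$ and $z'=(z_1,z_2)$. The dual norm of $N_0$ is $N_\varphi^*(l')+\sum_{j\ge3}|l_j|$, where $N_\varphi^*$ is the dual norm of $N_\varphi$. So
\[
1=l(z)=l'(z')+\sum_{j\ge3}l_jz_j,\qquad|l'(z')|\le N_\varphi^*(l')N_\varphi(z')\le N_\varphi^*(l'),\qquad|l_jz_j|\le|l_j| ,
\]
and the bounds add up to $1$. Hence $l'(z')=N_\varphi^*(l')$, $l_jz_j=|l_j|$, and if $l'\ne0$, then $N_\varphi(z')=1$ and $l'/N_\varphi^*(l')$ is in $T(z')$ for the norm $N_\varphi$. By the case $n=2$, $\operatorname{Re}l'(h(z'))\ge0$, and therefore $\operatorname{Re}l(\tilde h(z))=\operatorname{Re}l'(h(z'))+\sum_{j\ge3}|l_j|\ge0$.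

\emph{Step 2: contraction.} By Lemma \ref{lem:sphere}, $\tilde h\in\mathcal M(N_0)$. Fix $\rho\in(0,1)$ with $\rho^2>\frac{120}{121}$ and let $h_\rho(z)=\tilde h(\rho z)/\rho$, a polynomial map with $h_\rho(0)=0$ and $Dh_\rho(0)=I$. By \eqref{eq:harnack} at $x=\rho z$,
\begin{equation}\label{eq:strict}
\operatorname{Re}l(h_\rho(z))\ge\frac{1-\rho}{1+\rho}>0
\end{equation}
whenever $N_0(z)=1$ and $l\in T(z)$ for the norm $N_0$.

\emph{Step 3: if a norm $M$ is close enough to $N_0$, then $h_\rho$ satisfies \eqref{eq:sphere} for $M$.} Otherwise there are norms $M_j\to N_0$, points $z_j$ with $M_j(z_j)=1$, and functionals $l_j$ with $l_j(z_j)=1$, $|l_j|\le M_j$ and $\operatorname{Re}l_j(h_\rho(z_j))<0$. For large $j$, $\frac12N_0\le M_j\le2N_0$, so the sequences are bounded, and we may assume $z_j\to z$ and $l_j\to l$. Then $N_0(z)=1$, $|l|\le N_0$, $l(z)=1$, so $l\in T(z)$ for $N_0$, while $\operatorname{Re}l(h_\rho(z))\le0$. This contradicts \eqref{eq:strict}.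

\emph{Step 4: the coefficient.} For such $M$, Lemmas \ref{lem:sphere} and \ref{lem:generate} give a normalized starlike map on the unit ball of $M$ with generating field $h_\rho$. The quadratic and cubic parts of $h_\rho$ are those of $\tilde h$ times $\rho$ and $\rho^2$. By \eqref{eq:F3} and the computation leading to \eqref{eq:value}, this map has $F_3(e_1)=\rho^2\frac{121}{40}e_1$. Let $w=e_1/M(e_1)$ and $l\in T(w)$ for the norm $M$. Since $l(e_1)=M(e_1)$, homogeneity gives
\[
l(F_3(w))=\frac{121}{40}\,\frac{\rho^2}{M(e_1)^2} .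
\]
Since $N_0(e_1)=1$ and $\rho^2>\frac{120}{121}$, this exceeds $3$ if $M$ is close enough to $N_0$. So the case $k=3$ fails for all norms in a neighborhood of $N_0$.

\emph{Step 5: smooth norms.} It remains to find, arbitrarily close to $N_0$, norms that are smooth off $0$ and have strongly convex unit ball. Let $\chi_\varepsilon\ge0$, $\varepsilon>0$, be smooth functions on the space of complex $n\times n$ matrices, with integral $1$ for Lebesgue measure $d\gamma$ and with compact supports in $GL(n,\mathbb C)$ that shrink to $\{I\}$ as $\varepsilon\to0$. With $|\cdot|$ the Euclidean norm, let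
\[
M_\varepsilon(z)=\Big(\int N_0(\gamma z)^2\chi_\varepsilon(\gamma)\,d\gamma+\varepsilon|z|^2\Big)^{1/2}.
\]
By Minkowski's inequality $M_\varepsilon$ is a norm, and $M_\varepsilon\to N_0$ uniformly on compact sets as $\varepsilon\to0$.

To see smoothness near $z_0\ne0$, write $z=A(z)z_0$ with
\[
A(z)y=y+\frac{\langle y,z_0\rangle}{|z_0|^2}(z-z_0),
\]
where $\langle\cdot,\cdot\rangle$ is the Euclidean inner product, linear in the first variable. For $z$ near $z_0$ the matrix $A(z)$ is invertible, and it depends smoothly on $z$. Substituting $\gamma\mapsto\gamma A(z)^{-1}$, which has real Jacobian $|\det A(z)|^{-2n}$,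
\[
\int N_0(\gamma A(z)z_0)^2\chi_\varepsilon(\gamma)\,d\gamma=|\det A(z)|^{-2n}\int N_0(\gamma z_0)^2\,\chi_\varepsilon\big(\gamma A(z)^{-1}\big)\,d\gamma .
\]
Now $z$ enters only through smooth functions, the integrand is supported in a fixed compact set for $z$ near $z_0$, and we may differentiate under the integral. So $M_\varepsilon^2$, which is positive off $0$, is $C^\infty$ there, and so is $M_\varepsilon$.

The integral in the definition of $M_\varepsilon$ is the square of a seminorm, hence convex in $z$, so $M_\varepsilon^2-\varepsilon|z|^2$ is convex. That is, $M_\varepsilon^2$ is a strongly convex function. By homogeneity its derivative at $z$ in the direction $z$ is $2M_\varepsilon(z)^2$, so its gradient does not vanish on the unit sphere $\{M_\varepsilon=1\}$. Hence the unit ball $\{M_\varepsilon<1\}$ is strongly convex. For small $\varepsilon$, Step 4 applies to $M=M_\varepsilon$.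
\end{proof}

\section{A bound for all norms and all orders}\label{sec:upper}

The flow estimate \eqref{eq:decay} yields the growth bound $\|f(z)\|\le\|z\|/(1-\|z\|)^2$ for every norm, and Cauchy's formula turns it into a coefficient bound.

\begin{proof}[Proof of Theorem \ref{thm:upper}]
Let $f$ be normalized starlike. By Lemma \ref{lem:converse}, $v(z,t)=f^{-1}(e^{-t}f(z))$ is the flow of $-h$ with $h=(Df)^{-1}f\in\mathcal M$, so \eqref{eq:decay} holds and $\|v(z,t)\|\le e^{-t}\|z\|/(1-\|z\|)^2$. Since $f^{-1}(y)=y+O(\|y\|^2)$ near $0$, $e^tv(z,t)\to f(z)$ as $t\to\infty$. Therefore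
\[
\|f(z)\|\le\frac{\|z\|}{(1-\|z\|)^2}\qquad(z\in B).
\]
For $\|w\|=1$, $F_k(w)$ is the $k$-th Taylor coefficient of $\zeta\mapsto f(\zeta w)$. Cauchy's formula on the circle $|\zeta|=\rho=\frac{k-1}{k+1}$ gives
\[
\|F_k(w)\|\le\frac{\rho^{1-k}}{(1-\rho)^2}=\Big(\frac{k+1}{k-1}\Big)^{k-1}\frac{(k+1)^2}4=\frac{(k+1)^{k+1}}{4(k-1)^{k-1}} ,
\]
and $\big(\frac{k+1}{k-1}\big)^{k-1}=\big(1+\frac2{k-1}\big)^{k-1}<e^2$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (source of Conjecture \ref{conj}).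
\end{thebibliography}

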